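# Undecidability of the equational theory of cancellative residuated lattices

## An inequality that cancellation forces

Take the two-element group $\{e,g\}$, with $g^2=e$, and look at its four subsets. Order them by inclusion and multiply them elementwise, $PQ=\{pq:p\in P,\ q\in Q\}$; the subset $\{e\}$ is the unit. In this structure consider
$$u\wedge xv\ \le\ v\vee x(u\wedge xv).\tag{1}$$
Put $u=\{e\}$ and $x=v=\{g\}$. Then $xv=\{e\}$, so $w:=u\wedge xv=\{e\}$. On the right we get $v\vee xw=\{g\}\cup\{g\}=\{g\}$. Since $\{e\}\not\subseteq\{g\}$, inequality (1) fails.

Now try (1) in the integers, with $+$ as the product, $\min$ and $\max$ as meet and join. Let $w=\min(u,x+v)$. If $x\ge 0$ then $w\le x+w$. If $x<0$ then $w\le x+v<v$. In both cases $w\le\max(v,x+w)$, so (1) holds.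

The difference is cancellation. In the first structure $\{e,g\}\{e\}=\{e,g\}\{e,g\}$, so multiplication by $\{e,g\}$ forgets information. In the integers, multiplication by any element can be undone. Here is a derivation of (1) that uses only the following: products distribute over joins, and $Sb\le Sc$ implies $b\le c$ when $S\geq 1$. Put $V=v\vee xw$ and $S=1\vee x$. Then
$$Sw=w\vee xw\ \le\ xv\vee xw\ \le\ SV ,$$
because $xv\le SV$ (from $x\le S$, $v\le V$) and $xw\le V\le SV$ (from $1\le S$). Cancel $S$ to get $w\le V$, which is (1).

This trick never compares $w$ with $V$ directly. It compares them after multiplication by $S$, where the two summands of $Sw$ can be treated by different arguments. How complicated can the laws be that arise from cancellation in this way? In particular, is there an algorithm that decides, given an equation, whether it holds in all cancellative structures of this kind? We shall see that there is none.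

## Residuated lattices, cancellation, $\ell$-groups

**Definition (residuated lattice).** A residuated lattice is an algebra $\langle A,\wedge,\vee,\cdot,\backslash,/,1\rangle$ such that $\langle A,\wedge,\vee\rangle$ is a lattice, $\langle A,\cdot,1\rangle$ is a monoid, and for all $x,y,z\in A$
$$x\cdot y\le z\iff y\le x\backslash z\iff x\le z/y .$$

The subsets of $\{e,g\}$ form one: $P\backslash R=\{c: Pc\subseteq R\}$, and $R/P$ is the same set because the group is commutative. The integers form another, with $x\backslash z=z-x$. Note that the unit $1$ need not be the largest element.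

Three consequences of residuation will be used all the time. First, multiplication is monotone: if $y\le y'$, then $xy'\le xy'$ gives $y'\le x\backslash(xy')$, so $y\le x\backslash(xy')$ and $xy\le xy'$. Second, multiplication distributes over finite joins: $x(y\vee y')\le c$ iff $y\vee y'\le x\backslash c$ iff $xy\le c$ and $xy'\le c$, iff $xy\vee xy'\le c$. Third, $x(x\backslash z)\le z$. The same holds on the other side.

Residuated lattices form a variety $\mathcal{RL}$, that is, a class defined by equations. An inequality $s\le t$ counts as the equation $s\vee t\approx t$. The equational theory $\mathrm{Th}(\mathcal K)$ of a class $\mathcal K$ is the set of equations valid in all its members, and a variety is called decidable if its equational theory is a decidable set. As background: the equational theory of $\mathcal{RL}$ is decidable, while its universal theory is undecidable.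

**Definition (cancellative).** A residuated lattice is cancellative if $xy=xz$ implies $y=z$, and $yx=zx$ implies $y=z$.

This is equational; it is equivalent to $x\backslash(xy)\approx y$ together with $(yx)/x\approx y$. Indeed, $y\le x\backslash(xy)$ gives $xy\le x(x\backslash(xy))$, and $x(x\backslash (xy))\le xy$ by the third fact, so $x\cdot\bigl(x\backslash(xy)\bigr)=xy$ always; cancelling $x$ gives the first equation. Conversely, if the first equation holds and $xy=xz$, then $y=x\backslash(xy)=x\backslash(xz)=z$. The other side is the same. So cancellative residuated lattices form a subvariety $\mathcal{CanRL}$.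

Our derivation of (1) needed less. Let $\mathcal P$ be the variety of residuated lattices satisfying
$$(1\vee x)\backslash((1\vee x)y)\approx y ,$$
that is, left cancellation of positive elements only. Clearly $\mathcal{CanRL}\subseteq\mathcal P$. In $\mathcal P$, if $S\ge1$ and $Sb\le Sc$, then $S=1\vee S$, so $b\le S\backslash(Sc)=c$.

**Definition ($\ell$-group).** An $\ell$-group is a group with a lattice order that is preserved by all left and right translations.

It is a cancellative residuated lattice with $x\backslash y=x^{-1}y$ and $y/x=yx^{-1}$. We recall two textbook facts: its lattice is distributive, and multiplication distributes over meets as well as joins. Direct products of $\ell$-groups, ordered coordinatewise, are $\ell$-groups. If the order is total, we speak of a totally ordered group; its order is given by the set of elements $>1$, and a total order preserved by both translations is called a bi-order.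

## Testing for a word below an element

The trick of the first section extends from one letter to words.

**Lemma 1.** Let an algebra in $\mathcal P$ contain a finite family $X$ of elements, and elements $w$, $V$ and $v_x$ $(x\in X)$ with $w\le xv_x$ and $v_x\le V$ for all $x\in X$. If some product $m=x_1x_2\cdots x_l$ of members of $X$ satisfies $mw\le V$, then $w\le V$.

*Proof.* Let $s_r=x_1\cdots x_r$ for $0\le r\le l$, so $s_0=1$ and $s_l=m$, and let $S=\bigvee_{r=0}^l s_r$. Then $S\ge1$. We bound each summand of $Sw=\bigvee_r s_rw$. For $r<l$,
$$s_rw\le s_rx_{r+1}v_{x_{r+1}}=s_{r+1}v_{x_{r+1}}\le SV .$$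
For $r=l$, $s_lw=mw\le V=s_0V\le SV$. Hence $Sw\le SV$, and cancelling $S$ gives $w\le V$. $\square$

Given $w\le xv_x$ for all $x\in X$, the lemma says the following. If some word over $X$ lies below $z$, then $mw\le zw$, and so
$$w\le\bigvee_{x}v_x\vee zw .$$
If one single word lies below both $z$ and $y$, then
$$w\le\bigvee_{x}v_x\vee (z\wedge y)w.\tag{2}$$
So an inequality such as (2) can be the consequence of the existence of a word meeting two demands at once. That is how the Post Correspondence Problem looks.

## Encoding Post's correspondence problem

**Definition (PCP).** A PCP instance is a list $I=((\alpha_1,\beta_1),\dots,(\alpha_n,\beta_n))$, $n\ge1$, of pairs of nonempty words over $\{a,b\}$. A solution is a sequence $j_1,\dots,j_k$, $k\ge1$, with $\alpha_{j_1}\cdots\alpha_{j_k}=\beta_{j_1}\cdots\beta_{j_k}$.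

For example, $((a,ab),(ba,a))$ has the solution $1,2$, since $a\cdot ba=aba=ab\cdot a$. The instance $((a,b))$ has none, because the two sides are $a^k$ and $b^k$. Deciding whether an instance has a solution is undecidable, indeed $\Sigma^0_1$-complete (Post 1946; the standard proofs use nonempty words and a two-letter alphabet). Recall that a set is $\Sigma^0_1$-complete if it is recursively enumerable and every recursively enumerable set reduces to it by a computable function.

We want letters such that a word below $z$ spells out a concatenation of $\alpha$'s, and a word below $y$ spells out the matching concatenation of $\beta$'s. Think of $z$ and $y$ as two checkers. For each $i$ we want an element $\sharp_i$ that starts a check and an element $\iota_i$ that continues it: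
$$\sharp_i\alpha_i\le z,\quad \sharp_i\beta_i\le y,\quad \iota_iz\alpha_i\le z,\quad \iota_iy\beta_i\le y.\tag{3}$$
An equation has no hypotheses, but residuals let us build terms that satisfy (3) automatically. Given $I$, take variables $a,b,z,y,u$, $\xi_i,\eta_i$ $(1\le i\le n)$, and read $\alpha_i,\beta_i$ as products of the variables $a,b$. Put
$$\iota_i:=\xi_i\wedge z/(z\alpha_i)\wedge y/(y\beta_i),\qquad \sharp_i:=\eta_i\wedge z/\alpha_i\wedge y/\beta_i .$$
Since $c\le z/(z\alpha_i)$ means $cz\alpha_i\le z$, and similarly for the others, (3) holds under every assignment; and the free variables $\xi_i,\eta_i$ leave freedom to choose the values.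

Let $X:=\{a,b,\iota_1,\dots,\iota_n,\sharp_1,\dots,\sharp_n\}$, a list of $2n+2$ formal letters. Take one more variable $v_x$ for each $x\in X$, and set $w:=u\wedge\bigwedge_{x\in X}x\,v_x$, so that $w\le xv_x$ automatically. The equation attached to $I$ is
$$E_I:\qquad w\ \le\ \bigvee_{x\in X}v_x\ \vee\ (z\wedge y)\,w .$$
It uses only $\wedge,\vee,\cdot,/$, has $5+2n+(2n+2)=4n+7$ variables, and is computable from $I$.

**Theorem 2.** $\mathcal{CanRL}\models E_I$ if and only if $I$ has a solution. Hence the equational theory of $\mathcal{CanRL}$ is undecidable ($\Sigma^0_1$-complete).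

For $I=((a,ab),(ba,a))$ let us see the mechanism by hand. Take the word $m=\iota_2\,\sharp_1\,a\,b\,a$. Then
$$\iota_2(\sharp_1a)ba\le\iota_2z\,ba\le z,\qquad \iota_2(\sharp_1ab)a\le\iota_2\,y\,a\le y .$$
The word $aba$ is parsed in two ways, once for each checker, and $m\le z\wedge y$. So $E_I$ holds by Lemma 1. The general case is no harder.

**Proposition 3.** If $I$ has a solution, then $\mathcal P\models E_I$.

*Proof.* Let $j_1,\dots,j_k$ be a solution, and fix an algebra in $\mathcal P$ and an assignment. Let
$$m=\iota_{j_k}\cdots\iota_{j_2}\,\sharp_{j_1}\,\alpha_{j_1}\alpha_{j_2}\cdots\alpha_{j_k},$$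
a product of letters of $X$. By (3), $\sharp_{j_1}\alpha_{j_1}\le z$. If $\iota_{j_r}\cdots\iota_{j_2}\sharp_{j_1}\alpha_{j_1}\cdots\alpha_{j_r}\le z$, then multiplying by $\iota_{j_{r+1}}$ on the left and $\alpha_{j_{r+1}}$ on the right gives
$$\iota_{j_{r+1}}\cdots\iota_{j_2}\sharp_{j_1}\alpha_{j_1}\cdots\alpha_{j_{r+1}}\le\iota_{j_{r+1}}z\alpha_{j_{r+1}}\le z .$$
By induction $m\le z$. Since $\alpha_{j_1}\cdots\alpha_{j_k}$ and $\beta_{j_1}\cdots\beta_{j_k}$ are the same word, we also have $m=\iota_{j_k}\cdots\iota_{j_2}\sharp_{j_1}\beta_{j_1}\cdots\beta_{j_k}$, and the same induction with $y$ and the $\beta$'s gives $m\le y$. So $m\le z\wedge y$ and $mw\le(z\wedge y)w$. Lemma 1, with $V$ the right-hand side of $E_I$, gives $w\le V$. $\square$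

The other direction is a construction: if $I$ has no solution, we must produce a cancellative residuated lattice where $E_I$ fails.

## Why no $\ell$-group refutes $E_I$

The familiar cancellative residuated lattices are the $\ell$-groups, so one looks there first. This cannot succeed, for any $I$. In every member of $\mathcal P$ we have $\sharp_1\alpha_1\le z$ and $\sharp_1\beta_1\le y$. So Lemma 1, applied twice with two different words, gives
$$w\le \bigvee_xv_x\vee zw\qquad\text{and}\qquad w\le\bigvee_xv_x\vee yw.\tag{4}$$
In an $\ell$-group, distributivity of the lattice and $zw\wedge yw=(z\wedge y)w$ turn (4) into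
$$w\le\bigvee_xv_x\vee(zw\wedge yw)=\bigvee_xv_x\vee(z\wedge y)w ,$$
which is $E_I$. Chains in $\mathcal P$ do not help either, since there $z\wedge y$ is $z$ or $y$ and (4) contains $E_I$. Nor do integral residuated lattices, those in which $1$ is the largest element: there $w\le xv_x\le v_x$ for any $x \in X$.

This shows what a countermodel must do. Inequality (4) always holds, so the meet $z\wedge y$ must be much smaller than the information "$w$ is below both right-hand sides of (4)" suggests. We shall stay inside an $\ell$-group for the multiplication and the joins, which guarantees cancellation, but pass to a submonoid with its own, smaller meets. The meet of $z$ and $y$ must collapse exactly when no single word over $X$ lies below both.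

## Submonoids of $\ell$-groups with collapsing meets

Let $H$ be an $\ell$-group and $U\subseteq H$ an upward closed submonoid. Let $\mathbb Z\vec\times H$ be the lexicographic product: the group $\mathbb Z\times H$ with
$$(k,g)\le(k',g')\iff k<k',\ \text{or } k=k'\text{ and }g\le g' .$$
Translations preserve this order. It is a lattice: if $k\ne k'$ the two elements are comparable, and if $k=k'$ the least upper bound is $(k,g\vee g')$, because any upper bound either has first entry $>k$ or is $(k,c)$ with $c\ge g,g'$; meets are dual. So $\mathbb Z\vec\times H$ is an $\ell$-group, and so is $G=H\times(\mathbb Z\vec\times H)$, whose elements we write $(h,k,g)$; its unit is $(1,0,1)$. Put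
$$A=\{(h,k,g)\in G:\ g\le h,\ k\le0,\ \text{and }(k=0\Rightarrow h\in U)\}.$$

The entry $h$ records whether we are in $U$, the entry $k$ is a level that must drop below $0$ as soon as $h$ leaves $U$, and $g$ carries the value that the final inequality tests. The condition $g\le h$ is there so that greatest elements exist: without it, the elements below some $(h,0,g)$ with $h\notin U$ would include $(h,-1,g')$ for every $g'\in H$, and no element could be greatest when $H$ is nontrivial.

**Lemma 4.** $A$ is a submonoid of $G$ closed under binary joins, and every $(h,k,g)\in G$ has a greatest element $\sigma(h,k,g)$ of $A$ below it. With the order of $G$, $A$ is a cancellative residuated lattice $\mathbf A(H,U)$, with the joins of $G$, and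
$$x\wedge_Ay=\sigma(x\wedge_Gy),\qquad x\backslash y=\sigma(x^{-1}y),\qquad y/x=\sigma(yx^{-1}).$$
Explicitly, with $\kappa=0$ if $h\in U$ and $\kappa=-1$ if $h\notin U$,
$$\sigma(h,k,g)=\begin{cases}(h,k,g\wedge h)&\text{if }k\le\kappa,\\(h,\kappa,h)&\text{if }k>\kappa.\end{cases}$$

*Proof.* **Step 1: $A$ is a submonoid.** This gives the multiplication. The unit lies in $A$ because $1\in U$. If $(h,k,g),(h',k',g')\in A$, then $gg'\le hh'$ and $k+k'\le0$; and if $k+k'=0$, then $k=k'=0$, so $h,h'\in U$ and $hh'\in U$.

**Step 2: $A$ is closed under joins.** This makes the joins of $G$ available in $A$. Take two elements of $A$. The join has first entry $h\vee h'$. If $k>k'$, the remaining entries are $(k,g)$, with $g\le h\le h\vee h'$ and $k\le 0$; if $k=0$, then $h\in U$, so $h\vee h'\in U$ as $U$ is upward closed. The case $k<k'$ is the same with the two elements exchanged. If $k=k'$, the remaining entries are $(k,g\vee g')$ with $g\vee g'\le h\vee h'$, and if $k=0$ then again $h\vee h'\in U$.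

**Step 3: the formula for $\sigma$.** This supplies meets and residuals. Let $(h',k',g')\in A$ lie below $(h,k,g)$. Then $h'\le h$. Also $k'\le\kappa$: we have $k'\le0$, and if $k'=0$ then $h'\in U$, so $h\in U$ and $\kappa=0$. Finally $g'\le h'\le h$.

Suppose $k\le\kappa$. The element $(h,k,g\wedge h)$ lies in $A$, since $g\wedge h\le h$, $k\le\kappa\le0$, and $k=0$ forces $\kappa=0$, i.e. $h\in U$. It is below $(h,k,g)$. It is above $(h',k',g')$, since either $k'<k$, or $k'=k$ with $g'\le g$ and $g'\le h$.

Suppose $k>\kappa$. The element $(h,\kappa,h)$ lies in $A$, since $\kappa=0$ means $h\in U$. It is below $(h,k,g)$ because $\kappa<k$. It is above $(h',k',g')$ because $k'<\kappa$, or $k'=\kappa$ and $g'\le h$.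

**Step 4: the structure.** We now assemble the algebra. An element of $A$ is a lower bound of $x,y\in A$ iff it is below $x\wedge_Gy$, iff it is below $\sigma(x\wedge_Gy)$; so this is the meet in $A$. For $x,y,c\in A$, $xc\le y\iff c\le x^{-1}y\iff c\le\sigma(x^{-1}y)$, and $cx\le y\iff c\le yx^{-1}\iff c\le\sigma(yx^{-1})$. So $A$ is a residuated lattice. Its monoid is a submonoid of a group, hence cancellative. $\square$

*Example.* Let $H=\mathbb Z^2$, written additively and ordered coordinatewise, and $U=\{(p,q):p+q\ge0\}$. Put $z=(1,-1)$ and $y=(-1,1)$, both in $U$; their meet $(-1,-1)$ is not in $U$. For $h\in U$ write $\hat h=(h,0,h)$. Then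
$$\hat z\wedge_A\hat y=\sigma\bigl((-1,-1),0,(-1,-1)\bigr)=\bigl((-1,-1),-1,(-1,-1)\bigr):$$
the level has dropped. Let $v=\bigl((0,0),0,(-2,-2)\bigr)\in A$. Because of the lower level, $v\vee(\hat z\wedge_A\hat y)=\bigl((0,0),0,(-2,-2)\bigr)=v$. On the other hand $v\vee\hat z=((1,0),0,(1,-1))$ and $v\vee\hat y=((0,1),0,(-1,1))$, whose meet in $G$ is $((0,0),0,(-1,-1))$, already in $A$. So $(v\vee\hat z)\wedge_A(v\vee\hat y)$ is strictly above $v\vee(\hat z\wedge_A\hat y)$. Distributivity fails, which is what the previous section asked for.

Let $\mathcal C$ be the class of all algebras $\mathbf A(H,U)$. We have $\mathcal C\subseteq\mathcal{CanRL}$, and the goal is now the following.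

**Proposition 5.** If $I$ has no solution, then $E_I$ fails in some $\mathbf A(H,U)\in\mathcal C$.

## Three conditions on an $\ell$-group

The next lemma translates the failure of $E_I$ in $\mathbf A(H,U)$ into conditions on $H$ alone. The set $U$ will consist of the elements above some word over $X$. So "$z\wedge y\notin U$" says that no single word lies below both $z$ and $y$.

**Lemma 6.** Suppose $H$ is an $\ell$-group with elements $a,b,z,y,\iota_i,\sharp_i$ $(1\le i\le n)$ such that, with $X=\{a,b,\iota_1,\dots,\iota_n,\sharp_1,\dots,\sharp_n\}$:

- (H1) $\iota_iz\alpha_i\le z$, $\ \iota_iy\beta_i\le y$, $\ \sharp_i\alpha_i\le z$, $\ \sharp_i\beta_i\le y$ for all $i$;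
- (H2) $1\not\le\bigvee_{x\in X}x^{-1}$;
- (H3) there is no word $m\in X^*$ (including the empty word) whose value satisfies both $m\le z$ and $m\le y$.

Then $E_I$ fails in $\mathbf A(H,U)$, where $U=\{h\in H:h\ge m\text{ for the value }m\text{ of some word in }X^*\}$.

*Proof.* **Step 1: properties of $U$.** We need to know which elements may sit at level $0$. $U$ is upward closed, contains $1$ (empty word), and is closed under products, since $h\ge m$, $h'\ge m'$ give $hh'\ge mm'$. Clearly $X\subseteq U$. By (H1), $z\ge\sharp_1\alpha_1$ and $y\ge\sharp_1\beta_1$, so $z,y\in U$. By (H3), $z\wedge y\notin U$.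

**Step 2: the assignment.** We lift $H$ into level $0$ wherever possible. For $h\in U$ put $\hat h=(h,0,h)\in A$. Then $\hat h\hat h'=\widehat{hh'}$, and $\hat h\le\hat h'$ iff $h\le h'$. Assign
$$a\mapsto\hat a,\ b\mapsto\hat b,\ z\mapsto\hat z,\ y\mapsto\hat y,\ \xi_i\mapsto\hat\iota_i,\ \eta_i\mapsto\hat\sharp_i,\ u\mapsto(1,0,1),\ v_x\mapsto(x^{-1}\vee1,\,0,\,x^{-1}).$$
The last element is in $A$: $x^{-1}\le x^{-1}\vee1$, and $x^{-1}\vee1\ge1$ is in $U$.

**Step 3: the left-hand side.** We show that $w$ becomes the unit. By (H1), $\hat\iota_i\hat z\hat\alpha_i\le\hat z$ and $\hat\iota_i\hat y\hat\beta_i\le\hat y$, so $\hat\iota_i$ is below $\hat z/(\hat z\hat\alpha_i)$ and $\hat y/(\hat y\hat\beta_i)$, and the term $\iota_i$ takes the value $\hat\iota_i$. In the same way the term $\sharp_i$ takes the value $\hat\sharp_i$. For each $x\in X$,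
$$\hat xv_x=\bigl(x(x^{-1}\vee1),\,0,\,xx^{-1}\bigr)=(1\vee x,\,0,\,1)\ge(1,0,1).$$
So $w=u\wedge\bigwedge_xxv_x$ takes the value $(1,0,1)$.

**Step 4: the right-hand side.** Here the meet collapses. In $G$ the meet of $\hat z$ and $\hat y$ is $(z\wedge y,0,z\wedge y)$, and $z\wedge y\notin U$, so by Lemma 4
$$\hat z\wedge_A\hat y=(z\wedge y,\,-1,\,z\wedge y).$$
Multiplying by $w=(1,0,1)$ changes nothing. All $v_x$ are at level $0$, so the term at level $-1$ contributes nothing to the last two entries of the join, and the right-hand side of $E_I$ has the value $(\ast,0,\bigvee_xx^{-1})$ for some first entry $\ast$. If $(1,0,1)$ were below it, then $1\le\bigvee_xx^{-1}$, against (H2). So $E_I$ fails. $\square$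

It remains to find $H$. One would like to use totally ordered groups, where inequalities are easy to control. But in a totally ordered group (H1) and (H2) contradict each other. There (H2) says that $x^{-1}<1$ for every $x\in X$, i.e. $x>1$; then $\alpha_i>1$, and $\iota_iz\alpha_i>z\alpha_i>z$, against (H1). The same holds in a product of totally ordered groups, since (H2) would have to hold in one of the coordinates, and (H1) holds in all of them.

The way out is to divide the work. In a direct product, (H1) must hold in every coordinate. But (H2) follows if it holds in one coordinate, and (H3) may be achieved by several coordinates together. So one coordinate, not totally ordered, will take care of (H2), and totally ordered coordinates will take care of (H3):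
$$H=H_0\times W^z_1\times W^z_{-1}\times W^y_1\times W^y_{-1}.$$

## The coordinate $H_0$: permutations of a lexicographic chain

Condition (H2) asks for a place where no inverse $x^{-1}$ reaches $1$, while (H1) asks that $\iota_iz\alpha_i$ does not exceed $z$. In a group of permutations of a chain these can be arranged at different points: $z$ moves points, so $\iota_i$ acts at a different place from $\alpha_i$.

For $n\in\mathbb Z$ and $f:\mathbb Z\to\mathbb Z$ let $(n,f)$ be the permutation $(j,r)\mapsto(j+n,\,r+f(j))$ of the lexicographic chain $\mathbb Z\vec\times\mathbb Z$. It preserves the order: if $j<j'$ then $j+n<j'+n$, and if $j=j'$ both second entries are shifted by $f(j)$. Let $H_0$ be the set of all these permutations under composition, with the right factor acting first. It is a group: $(n,f)(n',f')$ sends $(j,r)$ to $(j+n'+n,\ r+f'(j)+f(j+n'))$, and the inverse of $(n,f)$ is $(j,r)\mapsto(j-n,\,r-f(j-n))$. Order it pointwise. Then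
$$(n,f)\le(n',f')\iff n<n',\ \text{or }n=n'\text{ and }f\le f'\text{ pointwise}.$$
This is a lattice order: elements with different first entries are comparable, and for equal first entries one takes pointwise maxima and minima. Right translation only reparametrizes the points and left translation applies an order automorphism to the values, so translations preserve the order. Hence $H_0$ is an $\ell$-group, with unit $(0,0)$.

Let $L$ be the maximal length of the words $\alpha_i,\beta_i$, and put
$$z=y=(1,0),\qquad a=b=(0,f),\qquad\iota_i=(0,g),\qquad\sharp_i=(0,\mathbf 1),$$
where $\mathbf 1$ is the constant function $1$ and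
$$f(j)=\begin{cases}1&j\ge0\\-1&j<0,\end{cases}\qquad g(j)=\begin{cases}1&j\le0\\-L&j\ge1.\end{cases}$$

**Lemma 7.** With these elements, $H_0$ satisfies (H1) and (H2).

*Proof.* **Step 1: (H1).** We evaluate the products in (H1) at a point. Let $\gamma$ be one of the words $\alpha_i,\beta_i$, of length $\ell$, so $1\le\ell\le L$. Its value is $(0,\ell f)$. Then $\iota_iz\gamma$ acts by
$$(j,r)\mapsto(j,\,r+\ell f(j))\mapsto(j+1,\,r+\ell f(j))\mapsto(j+1,\,r+\ell f(j)+g(j+1)).$$
If $j\ge0$, then $\ell f(j)+g(j+1)=\ell-L\le0$. If $j<0$, then $j+1\le0$ and $\ell f(j)+g(j+1)=-\ell+1\le0$. So $\iota_iz\gamma\le(1,0)=z=y$. Taking $\gamma=\alpha_i$ and $\gamma=\beta_i$ gives the first two inequalities of (H1). For the other two, $\sharp_i\gamma$ has first entry $0<1$, so $\sharp_i\gamma\le z=y$.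

**Step 2: (H2).** We look at the point where all letters push upward. Every $x\in X$ has the form $(0,f_x)$ with $f_x(0)=1$, because $f(0)=g(0)=\mathbf 1(0)=1$. So $\bigvee_xx^{-1}=(0,\max_x(-f_x))$ has second component with value $-1$ at $0$. Since $0\not\le-1$, we get $1=(0,0)\not\le\bigvee_xx^{-1}$. $\square$

For $I=((a,b))$ we have $L=1$, and then $\ell f(j)+g(j+1)=0$ for all $j$, so $\iota_1za=z$ exactly, although at index $0$ both $a$ and $\iota_1$ add $1$.

This coordinate says nothing about (H3): here even the empty word lies below $z=y$.

## The coordinates $W$: forcing equality by two opposite orders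

To obtain (H3) we want a word $m\le z$ to be forced to be equal to $z$ in some free group where equality can be read off. A good way to turn $m\le z$ into $m=z$ is to use two coordinates with the same group and opposite orders.

In one coordinate we would naturally put $\iota_i=z\alpha_i^{-1}z^{-1}$ and $\sharp_i=z\alpha_i^{-1}$, so that the $z$-inequalities in (H1) are equalities. If we also wanted equalities for $y$ in the same group, we would get $z\alpha_i^{-1}=\sharp_i=y\beta_i^{-1}$, so $\alpha_i^{-1}\beta_i=z^{-1}y$ for every $i$. For the instance $((a,b),(b,a))$, which has no solution, this says $a^{-1}b=b^{-1}a$, i.e. $(a^{-1}b)^2=1$; and since $\ell$-groups are torsion-free, $a=b$. The letters can no longer be told apart. So $z$ and $y$ need separate coordinates, and in the coordinate devoted to $z$ the element $y$ must be placed where its inequalities hold for both of the opposite orders. This is what the shift $t$ in the following construction does.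

To treat both kinds of coordinates at once, let $(c,\gamma_i;\,d,\delta_i)$ stand either for $(z,\alpha_i;\,y,\beta_i)$ or for $(y,\beta_i;\,z,\alpha_i)$. Let $F$ be the free group on $a,b,c$.

**Lemma 8.** $F$ has a bi-order $\le$ with $a>1$ and $b>1$.

That free groups are bi-orderable is a classical result of Iwasawa and of B. H. Neumann; given any bi-order, one can obtain $a,b>1$ by applying an automorphism that inverts some generators. Here is the proof from the Magnus expansion, which gives the signs directly.

*Proof.* Let $R$ be the ring of formal power series with integer coefficients in noncommuting variables $A,B,C$. Let $\mu$ be the homomorphism from $F$ to the units of $R$ with $a\mapsto1+A$, $b\mapsto1+B$, $c\mapsto1+C$; the inverse of $1+A$ is $1-A+A^2-\cdots$, and likewise for the others.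

**Step 1: $\mu$ is injective.** Only then can we read off signs. Let $g\ne1$ be written as $x_1^{e_1}\cdots x_s^{e_s}$, $s\ge1$, with generators $x_i\neq x_{i+1}$ and $e_i\ne0$, and let $X_i$ be the variable of $x_i$. Since $(1+X_i)^{e_i}=1+e_iX_i+\cdots$ involves only powers of $X_i$, a monomial in the product $\mu(g)$ arises as $X_1^{d_1}\cdots X_s^{d_s}$. If this equals $X_1X_2\cdots X_s$, which has no two equal adjacent letters, then every $d_i\le1$, and by length every $d_i=1$. So the coefficient of $X_1\cdots X_s$ in $\mu(g)$ is $e_1\cdots e_s\ne0$, and $\mu(g)\ne1$.

**Step 2: the order.** We define the positive elements. For each degree fix a total order of the finitely many monomials of that degree. For $g\ne1$ let $p=\mu(g)-1\ne0$, and let $p_d$ be its homogeneous part of lowest degree $d\ge1$. Call $g$ positive if the first monomial that occurs in $p_d$ has a positive coefficient.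

**Step 3: verification.** We check that this is the strict positive cone of a bi-order. From $\mu(g^{-1})-1=-p+p^2-\cdots$ we see that the lowest part for $g^{-1}$ is $-p_d$, so exactly one of $g,g^{-1}$ is positive. If $g,h$ are positive with $p=\mu(g)-1$ and $q=\mu(h)-1$, then $\mu(gh)-1=p+q+pq$, and $pq$ has only terms of degree larger than the lowest degrees of $p$ and of $q$. If these lowest degrees differ, the lowest part of the sum is the one of smaller degree. If they agree, the degree-$d$ part is $p_d+q_d$, whose first monomial is the earlier of the two first monomials, or their common first monomial, with positive coefficient in each case. So $gh$ is positive. Finally $\mu(hgh^{-1})-1=\mu(h)\,p\,\mu(h)^{-1}$ has the same lowest part $p_d$, because $\mu(h)$ and its inverse have constant term $1$. So positivity is invariant under conjugation, and setting $g<g'$ iff $g^{-1}g'$ is positive gives a bi-order. Since $\mu(a)-1=A$ and $\mu(b)-1=B$, we have $a,b>1$. $\square$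

Let $\le_1$ be $\le$ and let $\le_{-1}$ be its reverse, also a bi-order. Let $B=\bigoplus_{j\in\mathbb Z}F$ be the group of finitely supported functions $\mathbb Z\to F$, with the shift $(\tau f)(j)=f(j-1)$, and let $W=B\rtimes\langle t\rangle$ with $t$ of infinite order and $tft^{-1}=\tau f$. Every element is uniquely $ft^k$ with $f\in B$, $k\in\mathbb Z$. If $f$ is concentrated at index $0$ then $t^\varepsilon ft^{-\varepsilon}$ is concentrated at index $\varepsilon$, with the same value.

For $\varepsilon\in\{1,-1\}$ let $W_\varepsilon$ be $W$ ordered by declaring $ft^k$ positive iff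
$$\varepsilon k>0,\quad\text{or}\quad k=0,\ f\ne1\text{ and }f(j_0)>_\varepsilon1\text{ for }j_0=\min\mathrm{supp}(f).$$
Identify $F$ with the copy of $F$ at index $0$, so $a,b,c\in W$, and put
$$\iota_i=c\gamma_i^{-1}c^{-1},\qquad\sharp_i=c\gamma_i^{-1},\qquad d=t^\varepsilon.$$

**Lemma 9.** $W_\varepsilon$ is a totally ordered group whose order on $F$ is $\le_\varepsilon$. In it, for all $i$,
$$\iota_ic\gamma_i=c,\qquad\sharp_i\gamma_i=c,\qquad\sharp_i\delta_i\le d,\qquad\iota_id\delta_i\le d.$$

*Proof.* **Step 1: the order.** We check that the positive elements form the strict positive cone of a bi-order. For $ft^k\ne1$, exactly one of the element and its inverse is positive: if $k\ne0$ this is clear since inversion negates the exponent, and if $k=0$ then $f$ and $f^{-1}$ have the same support and inverse leading values. The product of positive elements $ft^k$ and $f't^{k'}$ has exponent $k+k'$; if one of $k,k'$ is nonzero then $\varepsilon(k+k')>0$. If $k=k'=0$, the leading index of $ff'$ is the smaller of the two leading indices, with the leading value of the corresponding factor, or, if they agree, with the product of two leading values $>_\varepsilon1$, which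 is $>_\varepsilon1$ and in particular not $1$. Conjugation preserves the exponent of $t$. On elements of $B$, conjugation by powers of $t$ only shifts supports, and conjugation by an element of $B$ keeps supports and conjugates the leading value, which keeps its sign since $\le_\varepsilon$ is a bi-order on $F$. So we have a bi-order. An element of $F$, at index $0$, is positive iff it is $>_\varepsilon1$.

**Step 2: the inequalities that are immediate.** These are three of the four. By definition $\iota_ic\gamma_i=c\gamma_i^{-1}c^{-1}c\gamma_i=c$ and $\sharp_i\gamma_i=c$. Next, $\sharp_i\delta_i\in B$ while $d=t^\varepsilon$, so $(\sharp_i\delta_i)^{-1}d$ has exponent $\varepsilon$ and is positive because $\varepsilon\cdot\varepsilon=1>0$. So $\sharp_i\delta_i\le d$.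

**Step 3: the remaining inequality.** Here the shift does its work. We have $\iota_id\delta_i\le d$ iff
$$e:=\iota_i\cdot d\delta_id^{-1}\le1 ,$$
and $d\delta_id^{-1}=\tau^\varepsilon(\delta_i)$ is $\delta_i$ placed at index $\varepsilon$. So $e\in B$ has value $c\gamma_i^{-1}c^{-1}$ at index $0$ and value $\delta_i$ at index $\varepsilon$. In the order $\le$ of $F$, the nonempty words $\gamma_i,\delta_i$ in $a,b$ are $>1$, so $c\gamma_i^{-1}c^{-1}<1$.

If $\varepsilon=1$, the leading index of $e$ is $0$, with value $c\gamma_i^{-1}c^{-1}<_11$; so $e<1$. If $\varepsilon=-1$, the leading index is $-1$, with value $\delta_i>1$, i.e. $\delta_i<_{-1}1$; so again $e<1$. $\square$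

Reversing the order on $F$ makes $\iota_i$ positive and $\delta_i$ negative. That is why for $\varepsilon=-1$ the factor $\delta_i$ must be moved to a smaller index than $0$, and $d=t^{-1}$ does this.

Define $W^z_\varepsilon$ as $W_\varepsilon$ with these elements for $(c,\gamma_i;d,\delta_i)=(z,\alpha_i;y,\beta_i)$. So $F$ is free on $a,b,z$, $\iota_i=z\alpha_i^{-1}z^{-1}$, $\sharp_i=z\alpha_i^{-1}$ and $y=t^\varepsilon$. Define $W^y_\varepsilon$ in the same way for $(c,\gamma_i;d,\delta_i)=(y,\beta_i;z,\alpha_i)$. So there $F$ is free on $a,b,y$, $\iota_i=y\beta_i^{-1}y^{-1}$, $\sharp_i=y\beta_i^{-1}$ and $z=t^\varepsilon$. Lemma 9 says that (H1) holds in all four coordinates.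

*Example.* Let $I=((a,b))$ and consider the word $m=\sharp_1a$. In $W^z_{\pm1}$ its value is $za^{-1}a=z$, so $m\le z$ there. In $W^y_{\pm1}$ its value is $yb^{-1}a$. If $m\le y$ in both, then $b^{-1}a\le_11$ and $b^{-1}a\le_{-1}1$, so $b^{-1}a=1$, which is false in a free group. So this word does not violate (H3).

## Reading a solution off from $m=c$ in the free group

The last ingredient determines all words with value $c$. Recall that $F$ is free on $a,b,c$; consider formal words over $X$ evaluated in $F$ by $\iota_i=c\gamma_i^{-1}c^{-1}$, $\sharp_i=c\gamma_i^{-1}$. Different formal letters may have the same value; the statement concerns the formal word.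

**Lemma 10.** If a formal word $m\in X^*$ has value $c$ in $F$, then $m$ is $\iota_{j_k}\cdots\iota_{j_2}\sharp_{j_1}\omega$ with $k\ge1$, $\omega\in\{a,b\}^*$ and $\omega=\gamma_{j_1}\cdots\gamma_{j_k}$ as words.

*Proof.* **Step 1: exactly one $\sharp$.** This splits the word. The $c$-exponent sum is $0$ on $a$, $b$ and every $\iota_i$, and $1$ on every $\sharp_i$. Since $m=c$ has exponent sum $1$, we get $m=m_1\sharp_im_2$ with $m_1,m_2$ words over $\{a,b,\iota_1,\dots,\iota_n\}$.

**Step 2: a basis for the kernel.** This lets us compare $m_1$ and $m_2$ by reduced words. We recall why the kernel $N$ of the $c$-exponent map $F\to\mathbb Z$ is free on the elements $a_j=c^jac^{-j}$, $b_j=c^jbc^{-j}$ $(j\in\mathbb Z)$. The subgroup generated by these elements lies in $N$ and is normalized by $a$, $b$ and $c$; so, together with the powers of $c$, it makes up all of $F$, and every element of $F$ is a product $qc^k$ with $q$ in that subgroup. Such an element lies in $N$ iff $k=0$, so the subgroup is $N$. For freeness, let $K$ be a free group on symbols $a'_j,b'_j$ and let $s$ act on $K$ by raising indices by one. The homomorphism $F\to K\rtimes\langle s\rangle$ with $a\mapsto a'_0$,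 $b\mapsto b'_0$, $c\mapsto s$ sends $a_j\mapsto a'_j$ and $b_j\mapsto b'_j$. So a nontrivial reduced word in the $a_j,b_j$ has nontrivial value.

Let $F_j=\langle a_j,b_j\rangle$. Then $cF_jc^{-1}=F_{j+1}$. The subgroup generated by $F_i$ and $F_j$ $(i\ne j)$ consists of the elements of $N$ whose reduced word has indices in $\{i,j\}$; we write it $F_i*F_j$. By uniqueness of reduced words, $(F_0*F_1)\cap(F_1*F_2)=F_1$.

**Step 3: the values of $m_1$ and $m_2$ are reduced as written.** This converts information on values into information on letters. The letters $a,b$ are $a_0,b_0$, and $\iota_i=c\gamma_i^{-1}c^{-1}$ is the inverse of $\gamma_i$ with $a,b$ replaced by $a_1,b_1$. Writing out every $\iota_i$, we see $m_1$ and $m_2$ as words in $a_0,b_0,a_1^{-1},b_1^{-1}$. Each generator occurs with only one sign, so these words are freely reduced. Moreover every $\iota_i$ contributes at least one letter of index $1$, because $\gamma_i$ is nonempty.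

**Step 4: $m_1$ contains no $a,b$.** This fixes the left part. From $m_1c\gamma_i^{-1}m_2=c$ we get
$$m_1\cdot\bigl(c\,\gamma_i^{-1}m_2\,c^{-1}\bigr)=1 .$$
Here $m_1\in F_0*F_1$. Also $\gamma_i^{-1}m_2\in F_0*F_1$, so the second factor lies in $F_1*F_2$, and so $m_1\in(F_0*F_1)\cap(F_1*F_2)=F_1$. By Step 3, $m_1$ contains no letter $a$ or $b$; it is a product of $\iota$'s.

**Step 5: $m_2$ contains no $\iota$.** This fixes the right part. From the equation, $m_2=\gamma_i\,c^{-1}m_1^{-1}c$. Since $m_1\in F_1$, we have $c^{-1}m_1^{-1}c\in F_0$, and so $m_2\in F_0$. By Step 3, $m_2$ contains no $\iota$.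

**Step 6: reading off.** Write $i=j_1$, $m_1=\iota_{j_k}\cdots\iota_{j_2}$ (with $k=1$ if $m_1$ is empty) and $m_2=\omega\in\{a,b\}^*$. The value of $m_1$ is $c\gamma_{j_k}^{-1}\cdots\gamma_{j_2}^{-1}c^{-1}$, so $m=c$ reads
$$c\,\gamma_{j_k}^{-1}\cdots\gamma_{j_2}^{-1}\gamma_{j_1}^{-1}\,\omega=c .$$
So $\omega=\gamma_{j_1}\gamma_{j_2}\cdots\gamma_{j_k}$ in the free group. Both sides are words in $a,b$ without inverses, hence reduced, so they are equal as words. $\square$

*Proof of Proposition 5.* Let $I$ have no solution, and let $H=H_0\times W^z_1\times W^z_{-1}\times W^y_1\times W^y_{-1}$, with the elements $a,b,z,y,\iota_i,\sharp_i$ given coordinatewise. We verify the hypotheses of Lemma 6. (H1) holds in every coordinate by Lemmas 7 and 9. (H2) holds because it holds in the coordinate $H_0$, by Lemma 7.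

For (H3), suppose a formal word $m\in X^*$ satisfies $m\le z$ and $m\le y$ in $H$. In $W^z_1$ and in $W^z_{-1}$ the values of $m$ and $z$ are the same two elements of $F$, the free group on $a,b,z$ at index $0$. From $m\le z$ in both coordinates we get $m\le_1z$ and $m\le_{-1}z$, so $m=z$ in $F$. By Lemma 10 with $(c,\gamma_i)=(z,\alpha_i)$, the formal word is $m=\iota_{j_k}\cdots\iota_{j_2}\sharp_{j_1}\omega$ with $\omega=\alpha_{j_1}\cdots\alpha_{j_k}$.

In the same way, $m\le y$ in $W^y_1$ and $W^y_{-1}$ gives $m=y$ in the free group on $a,b,y$. Lemma 10 with $(c,\gamma_i)=(y,\beta_i)$ applies to the same formal word. The formal word determines its letters $\iota$, its letter $\sharp$ and its part $\omega$, so the indices and $\omega$ are the same as before, and now $\omega=\beta_{j_1}\cdots\beta_{j_k}$. Hence $\alpha_{j_1}\cdots\alpha_{j_k}=\beta_{j_1}\cdots\beta_{j_k}$ and $j_1,\dots,j_k$ is a solution of $I$, a contradiction. So (H3) holds, and by Lemma 6, $E_I$ fails in $\mathbf A(H,U)\in\mathcal C$. $\square$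

*Proof of Theorem 2.* We have $\mathcal C\subseteq\mathcal{CanRL}\subseteq\mathcal P$. If $I$ has a solution, then $\mathcal{CanRL}\models E_I$ by Proposition 3. If not, $\mathcal{CanRL}\not\models E_I$ by Proposition 5. Since $I\mapsto E_I$ is computable, a decision procedure for the equational theory of $\mathcal{CanRL}$ would decide PCP, which is impossible. The map also reduces the $\Sigma^0_1$-complete set of solvable instances to the equational theory. That theory is itself recursively enumerable, because $\mathcal{CanRL}$ is axiomatized by finitely many sentences and one can enumerate their consequences. So it is $\Sigma^0_1$-complete. $\square$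

## All theories between $\mathrm{Th}(\mathcal P)$ and $\mathrm{Th}(\mathcal C)$

Proposition 3 was proved for the large class $\mathcal P$, and Proposition 5 gave countermodels in the small class $\mathcal C$. Everything in between is therefore covered. One of the classes in between needs a definition.

**Definition (conuclear image).** A conucleus on an $\ell$-group $G$ is an order-preserving map $\sigma:G\to G$ with $\sigma(x)\le x$, $\sigma(\sigma(x))=\sigma(x)$, $\sigma(x)\sigma(y)\le\sigma(xy)$ and $\sigma(1)\sigma(x)=\sigma(x)=\sigma(x)\sigma(1)$. Its image $\sigma[G]$ is a residuated lattice with the product and joins of $G$, unit $\sigma(1)$, meets $\sigma(x\wedge y)$ and residuals $\sigma(x^{-1}y)$, $\sigma(yx^{-1})$; such an algebra is a conuclear image of $G$.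

For example, the map $\sigma$ of Lemma 4 is a conucleus on $G=H\times(\mathbb Z\vec\times H)$ with image $A$. It sends $x$ to the greatest element of $A$ below $x$, so it is order-preserving, contracting and idempotent; $\sigma(x)\sigma(y)$ lies in $A$ and below $xy$, so it is below $\sigma(xy)$; and $\sigma(1)=1$ as $1\in A$. So the members of $\mathcal C$ are conuclear images of $\ell$-groups.

**Theorem 11.** Let $\Sigma$ be any set of equations with $\mathrm{Th}(\mathcal P)\subseteq\Sigma\subseteq\mathrm{Th}(\mathcal C)$. Then $E_I\in\Sigma$ if and only if $I$ has a solution, so $\Sigma$ is undecidable. Undecidability persists for equations in the signature $\{\wedge,\vee,\cdot,/\}$ and in a fixed finite number of variables. In particular, the equational theories of $\mathcal{CanRL}$, of left-cancellative residuated lattices, and of the class of conuclear images of $\ell$-groups are undecidable. For $\mathcal{CanRL}$ the same holds for the signature $\{\wedge,\vee,\cdot,\backslash\}$.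

*Proof.* **Step 1: the interval.** We locate $E_I$. If $I$ has a solution, then $E_I\in\mathrm{Th}(\mathcal P)\subseteq\Sigma$ by Proposition 3. If not, then $E_I\notin\mathrm{Th}(\mathcal C)$ by Proposition 5, so $E_I\notin\Sigma$. Since $I\mapsto E_I$ is computable, $\Sigma$ is undecidable.

**Step 2: the named classes.** A class $\mathcal K$ with $\mathcal C\subseteq\mathcal K\subseteq\mathcal P$ has $\mathrm{Th}(\mathcal P)\subseteq\mathrm{Th}(\mathcal K)\subseteq\mathrm{Th}(\mathcal C)$, so we only check these inclusions. For $\mathcal{CanRL}$ they are known. Left-cancellative residuated lattices satisfy $x\backslash(xy)\approx y$, by the argument in the second section, which used only left cancellation for this equation; so they lie in $\mathcal P$, and they include $\mathcal C$. Conuclear images of $\ell$-groups include $\mathcal C$, as just seen. They are cancellative: $\sigma(1)\sigma(1)=\sigma(1)$ in the group $G$ gives $\sigma(1)=1$, so the monoid of the image is a submonoid of $G$. So they lie in $\mathcal{CanRL}\subseteq\mathcal P$.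

**Step 3: signature and number of variables.** We restrict the equations. Only $\wedge,\vee,\cdot,/$ occur in $E_I$. For the variables, fix a universal Turing machine and recall the textbook reduction of its halting problem to PCP via the modified PCP, in which the first pair is prescribed. The pairs there are one starting pair, which contains the initial configuration; pairs that copy a symbol; pairs for the finitely many instructions; and pairs that handle the end of the tape, erase symbols next to the halting state and finish the match. Only the starting pair depends on the input, and only its words do, so the number of pairs depends on the machine alone. The passage from the modified PCP to PCP interleaves the words with a marker symbol and adds a fixed number of pairs. Finally, a fixed block code, replacing each symbol by a word over $\{a,b\}$ of one common length, different symbols by different words, preserves the existence of solutions and the number of pairs. All words involved are nonempty. So there is a number $n_0$ such that PCP restricted to $n_0$ pairs is undecidable, and for these instances $E_I$ has $4n_0+7$ variables.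

**Step 4: the left residual.** We exchange the two residuals for $\mathcal{CanRL}$. The opposite of a residuated lattice has the same lattice and unit and the product $x\circ y=yx$. Since $x\circ y\le c\iff yx\le c\iff y\le c/x\iff x\le y\backslash c$, it is a residuated lattice in which $/$ and $\backslash$ are interchanged, and it is cancellative if the original is. So $\mathcal{CanRL}$ is closed under opposites, and it satisfies $E_I$ iff it satisfies the mirror image of $E_I$, which is an equation in $\{\wedge,\vee,\cdot,\backslash\}$ with the same number of variables. $\square$

Two natural subvarieties remain outside this argument: we saw that every $E_I$ is valid in all $\ell$-groups and in all integral residuated lattices, so these equations say nothing there. The arguments make no claim about integral or commutative cancellative residuated lattices.
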